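# The critical power of the Laplacian is the only long operator with a curved analogue

## Long operators of non-trivial patterns do not extend to curved space

Let $n=2m\ge 4$ be even, and let $G=SO(n+1,1)$, or $\mathrm{Spin}(n+1,1)$ when spinors are allowed. On the conformal sphere $S^n=G/P$, with $P$ the stabiliser of a null line, every finite-dimensional irreducible representation $\mathbb V$ of $G$ has a *long operator* $D:V_0\to V_n$. It joins the first and last bundles of a pattern of bundles attached to $\mathbb V$. For trivial $\mathbb V$ it is $\Delta^{n/2}:\Lambda^0\to\Lambda^n$.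

**Theorem A.** Let $n=2m\ge4$ and let $\mathbb V$ be a non-trivial finite-dimensional irreducible representation of $G$ (spinorial ones included). Then the long operator $D:V_0\to V_n$ of the pattern of $\mathbb V$ has no curved analogue.

It is a known fact, which we take as given, that $\Delta^{n/2}:\Lambda^0\to\Lambda^n$ does have a curved analogue. Together with Theorem A this says that, in even dimensions $n\geq 4$, *$\Delta^{n/2}:\Lambda^0\to\Lambda^n$ is the only long operator which admits a curved analogue*. Dimension $2$ is excluded because there every conformal structure is locally flat.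

In plain words: on flat conformal space we have a list of differential operators that commute with all conformal motions. Take one of them and ask whether curvature corrections can be added to it so that the result makes sense, and is conformally invariant, on every conformal manifold. For all operators of the list except the long ones the answer is known to be yes. Among the long ones, $\Delta^{n/2}$ on functions can be corrected, and Theorem A says that no other can. In dimension $4$ the theorem covers for instance
$$\Delta^3:\mathcal E[1]\to\mathcal E[-5]\qquad\text{and}\qquad \Delta^2\nabla_A{}^{A'}:\mathcal O_{A'}[1]\to\mathcal O_A[-4].$$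
For the first of these, the non-existence was proved by Graham.

One might hope to *construct* curved analogues by the translation principle: start from an invariant operator that remains invariant when coupled to the local twistor (tractor) connection, couple it to a tractor bundle, and compose with invariant splitting operators. On the flat model this produces all long operators from $\Delta^{n/2}$. In the curved case the first requirement is the obstacle: the starting operator must stay invariant after coupling. Corollary D, in the last section, shows that for curved $\Delta^{n/2}$ this fails for every non-trivial tractor bundle.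

## Densities, conformal frames and curved analogues

Representations and bundles are complex, and formulas for real objects are extended complex-(multi)linearly. Manifolds are oriented, and spin when spinors occur. I speak about Riemannian signature; in the holomorphic setting the same words apply near a point of $\mathbb C^n$.

**Definition (associated bundles).** Let $c$ be a conformal structure on $M$. A *conformal frame* of $c$ at $x$ is an oriented isomorphism $u:\mathbb R^n\to T_xM$ that carries the standard conformal class to $c_x$. These frames form a principal bundle with group $CO_+(n)=\mathbb R_{>0}\times SO(n)$ (with $\mathrm{Spin}(n)$ in place of $SO(n)$ when needed). A representation $E$ of the group gives a bundle $\mathcal E_c$. Its elements are classes $[u,e]$ with $[uh,e]=[u,he]$.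

Example. A section of $\mathcal E[w]$ is a function of the metric with $f\mapsto\Omega^wf$ when $g\mapsto\Omega^2g$. It is the associated bundle on which $s\in\mathbb R_{>0}$ acts by $s^w$: if $u$ is orthonormal for $g$, then $\Omega^{-1}u$ is orthonormal for $\Omega^2g$, and $[u,f_g]=[\Omega^{-1}u,f_{\Omega^2g}]=[u,\Omega^{-w}f_{\Omega^2 g}]$ says $f_{\Omega^2g}=\Omega^wf_g$. Thus $\Lambda^0=\mathcal E[0]$ and $\Lambda^n\cong\mathcal E[-n]$.

**Definition (curved analogue).** A flat invariant operator $D$ *admits a curved analogue* if there is a universal formula of the following kind. It is a polynomial expression in the metric $g$, its inverse, the Levi-Civita connection, and the Riemann curvature and its covariant derivatives, with coefficients depending only on $n$ and the bundles, the same formula being used on every manifold. On every $n$-dimensional conformal manifold (conformal spin manifold, when spinor bundles are involved) it defines a linear differential operator between the corresponding bundles. That operator is independent of the choice of $g$ in the conformal class, and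 it reduces to $D$ when the structure is conformally flat.

Example. The flat operator $\Delta:\mathcal E[1-\frac n2]\to\mathcal E[-1-\frac n2]$ has the curved analogue $\Delta-\frac{n-2}{4(n-1)}R$, with $R$ the scalar curvature. To check this, put $\hat g=e^{2\sigma}g$ and $w=1-\frac n2$. Then $\hat\Delta h=e^{-2\sigma}(\Delta h+(n-2)\nabla\sigma\cdot\nabla h)$, and since $2w=-(n-2)$,
$$\hat\Delta(e^{w\sigma}f)=e^{(w-2)\sigma}\big[\Delta f+\big(w\,\Delta\sigma-w^2|\nabla\sigma|^2\big)f\big].$$
Also $\hat R=e^{-2\sigma}(R-2(n-1)\Delta\sigma-(n-1)(n-2)|\nabla\sigma|^2)$, so $-\frac{n-2}{4(n-1)}\hat R$ contributes $+\frac{n-2}2\Delta\sigma+\frac{(n-2)^2}4|\nabla\sigma|^2$, which cancels the two unwanted terms. The question is whether such corrections exist for the long operators.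

## The grading of $\mathfrak{so}(n+2,\mathbb C)$ and the BGG patterns

We work near $o=0\in\mathbb R^n\subset S^n$. Let
$$\mathfrak g=\mathfrak{so}(n+2,\mathbb C)=\mathfrak g_{-1}\oplus\mathfrak g_0\oplus\mathfrak g_1,\qquad \mathfrak p=\mathfrak g_0\oplus\mathfrak g_1,\qquad \mathfrak g_0=\mathbb C\oplus\mathfrak{so}(n,\mathbb C),$$
with $\mathfrak g_{\pm1}$ abelian. The grading element $Z$ acts on $\mathfrak g_j$ by $j$. For $a\in\mathfrak g$ let $\zeta_a$ be its fundamental vector field. These are the conformal Killing fields: $\mathfrak g_{-1}$ gives the constant fields, $\mathfrak g_0$ the rotations and multiples of $x\cdot\partial$, and $\mathfrak g_1$ the special fields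
$$X_b=2(b\cdot x)\,x-|x|^2\,b,\qquad \partial_iX_b^k=2b_ix^k+2(b\cdot x)\delta_i^k-2x_ib^k,\qquad \operatorname{div}X_b=2n\,(b\cdot x).\tag{1}$$
An irreducible $\mathfrak p$-module $E$ has trivial $\mathfrak g_1$-action, so it is a $\mathfrak g_0$-module, and the homogeneous bundle $\mathcal E=G\times_PE$ is the bundle associated with conformal frames of the flat structure.

The algebra $\mathfrak g$ acts on germs of sections by $a\cdot\sigma=-L_{\zeta_a}\sigma$, the derivative of $(g\sigma)(x)=g\,\sigma(g^{-1}x)$. As $[\zeta_a,\zeta_b]=-\zeta_{[a,b]}$, we have $a\cdot\zeta_b=\zeta_{[a,b]}$; and $(p\cdot\sigma)(o)=p\,(\sigma(o))$ for $p\in\mathfrak p$.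

Weights are written $(\lambda_1|\lambda_2,\dots,\lambda_{m+1})$, with $\lambda_1$ the eigenvalue of $Z$. Let $\varepsilon_1,\dots,\varepsilon_{m+1}$ be the coordinate weights. The roots are $\pm\varepsilon_i\pm\varepsilon_j$ ($i\neq j$), and $\mathfrak g_{\pm1}$ has the weights $\pm\varepsilon_1+\gamma$, $\gamma\in\{\pm\varepsilon_j: j\ge2\}$. Fix a Borel subalgebra $\mathfrak b\subset\mathfrak p$ with nilradical $\mathfrak n^+$. Then $\rho=(m,m-1,\dots,1,0)$, and the Weyl group $W$ consists of permutations and even numbers of sign changes. For a $\mathfrak p$-dominant weight $\mu$ (dominant for $\mathfrak g_0$) let $F_\mu$ be the irreducible $\mathfrak p$-module of highest weight $\mu$, and $M_{\mathfrak p}(\mu)=U(\mathfrak g)\otimes_{U(\mathfrak p)}F_\mu$ the generalised Verma module.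

**Definition.** For an irreducible $\mathfrak p$-module $E$ put $M(E^*)=U(\mathfrak g)\otimes_{U(\mathfrak p)}E^*$. We label the bundle $\mathcal E$ by the highest weight of the *dual* fibre $E^*$.

Example. For $b\in\mathfrak g_{-1}$ we have $[\zeta_Z,\zeta_b]=-\zeta_{[Z,b]}=\zeta_b$ with $\zeta_b$ constant, so $\zeta_Z=-x\cdot\partial$. On $\mathcal E[w]$, in the flat trivialisation, $L_Xf=X\cdot\partial f-\frac wn(\operatorname{div}X)f$. Hence $Z\cdot f=L_{x\cdot\partial}f=x\cdot\partial f-wf$, so $Z$ acts on the fibre at $o$ by $-w$ and on its dual by $w$: the label of $\mathcal E[w]$ is $(w|0,\dots,0)$. Likewise $T=G\times_P\mathfrak g/\mathfrak p$ has dual fibre $(\mathfrak g/\mathfrak p)^*\cong\mathfrak g_1$ and label $(1|1,0,\dots,0)$, and $\Lambda^1$ has dual fibre $\mathfrak g_{-1}$ and label $(-1|1,0,\dots,0)$.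

**BGG patterns.** Each $\mathbb V$ has a Bernstein–Gelfand–Gelfand resolution by bundles at levels $0,\dots,n$, with single bundles $V_0$ and $V_n$ at the ends. Here $\mathbb V\hookrightarrow\Gamma(V_0)$, and the value at $o$ is a $\mathfrak p$-map of $\mathbb V$ onto the fibre of $V_0$. So the dual fibre is an irreducible $\mathfrak p$-submodule of $\mathbb V^*$, killed by $\mathfrak g_1$. It contains the highest weight vector, and its label is the highest weight $\lambda$ of $\mathbb V^*$. Put $a=\lambda+\rho$, so $a_1>a_2>\dots>a_m>|a_{m+1}|$. The labels of the pattern, shifted by $\rho$, are the $\mathfrak p$-dominant elements of $Wa$. Their first entries are $a_1,\dots,a_m,\pm a_{m+1},-a_m,\dots,-a_1$, with the two middle ones at level $m$. Writing $M_i(\mathbb V)$ for the module of a level-$i$ bundle, we get $M_0(\mathbb V)=M_{\mathfrak p}(\lambda)$ and $M_n(\mathbb V)=M_{\mathfrak p}(\lambda^n)$ with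
$$\lambda^n+\rho=(-a_1|a_2,\dots,a_m,-a_{m+1}),\qquad \lambda^n=(-\lambda_1-n\,|\,\lambda_2,\dots,\lambda_m,-\lambda_{m+1}).\tag{2}$$

Example. For $n=4$ and $\mathbb V=\mathbb C^6$ we have $\lambda=(1|0,0)$, $\rho=(2,1,0)$, $a=(3,1,0)$. The shifted labels are $(3|1,0)$, $(1|3,0)$, $(0|3,\pm1)$, $(-1|3,0)$, $(-3|1,0)$. The first and last labels are $(1|0,0)$ and $(-5|0,0)$, so the long operator goes $\mathcal E[1]\to\mathcal E[-5]$.

**Long operators.** For each pattern, the long operator is the non-zero invariant operator $V_0\to V_n$, unique up to scale, obtained on the flat model by translation from $\Delta^{n/2}$.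

Two patterns play a special role.

* Trivial pattern: $M_n(\mathbb C)=M_{\mathfrak p}(-n|0,\dots,0)$, and we write $M_1(\mathbb C)=M_{\mathfrak p}(-1|1,0,\dots,0)$ for the module of $\Lambda^1$.
* Adjoint pattern, $\lambda=\theta:=(1|1,0,\dots,0)$: $V_0=T$, $M_0(\mathfrak g)=M_{\mathfrak p}(\theta)$, and $M_n(\mathfrak g)=M_{\mathfrak p}(-n-1|1,0,\dots,0)$, that is, $V_n=T^*[-n]$. We write $M_1(\mathfrak g)=M_{\mathfrak p}(0|2,0,\dots,0)$ for the module of $\mathcal H:=\mathrm{Sym}_0\mathrm{End}(T)\cong S^2_0T^*[2]$.

**Facts from highest weight theory.** Let $\mathcal O^{\mathfrak p}$ be the category of finitely generated $\mathfrak g$-modules that are locally $\mathfrak p$-finite and semisimple over $\mathfrak g_0$. We use the following textbook facts.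

1. Modules in $\mathcal O^{\mathfrak p}$ have finite length. Their composition factors are highest weight modules with $\mathfrak p$-dominant highest weights. $\mathcal O^{\mathfrak p}$ contains all $M_{\mathfrak p}(\mu)$ and is stable under tensoring with finite-dimensional $\mathfrak g$-modules. A highest weight module has a unique maximal submodule.
2. The centre of $U(\mathfrak g)$ acts on a highest weight module of highest weight $\mu$ by a character $\chi_\mu$, and $\chi_\mu=\chi_\nu$ iff $\nu+\rho\in W(\mu+\rho)$ (Harish-Chandra). Every module in $\mathcal O^{\mathfrak p}$ is the direct sum of its generalised $\chi$-components. Homomorphisms respect them, and taking a component is exact.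
3. If $\mu+\rho$ is dominant, all $w(\mu+\rho)$ satisfy $w(\mu+\rho)\le\mu+\rho$.
4. For a finite-dimensional $\mathfrak g$-module $F$, $M_{\mathfrak p}(\mu)\otimes F\cong U(\mathfrak g)\otimes_{U(\mathfrak p)}(F_\mu\otimes F)$. Filter $F$ by $\mathfrak p$-submodules with trivial $\mathfrak g_1$-action on the quotients. Induction is exact, so the tensor product is filtered by modules $M_{\mathfrak p}(\mu+\gamma)$ with $\gamma$ a weight of $F$, each occurring at most $\dim F_\gamma$ times. Indeed, a $\mathfrak g_0$-map $F_{\mu+\gamma}\otimes F_\mu^*\to F$ is determined by its value on (highest weight vector)$\otimes$(lowest weight vector), and this value has weight $\gamma$.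

## Functionals on jets as generalised Verma modules

*The purpose of this section is to turn invariant operators into module homomorphisms.* Let $S:=U(\mathfrak g_{-1})=S(\mathfrak g_{-1})$, a polynomial ring. By Poincaré–Birkhoff–Witt, $M(E^*)$ is free over $S$ of rank $\dim E$. Let $\tau$ be the antipode of $U(\mathfrak g)$ and set
$$\langle u\otimes e,\sigma\rangle=\langle e,(u^\tau\sigma)(o)\rangle ,\qquad u\in U(\mathfrak g),\ e\in E^*,\ \sigma\ \text{a germ at } o.\tag{3}$$
This is well defined: for $p\in\mathfrak p$,
$$\langle e,((up)^\tau\sigma)(o)\rangle=-\langle e,(p\,u^\tau\sigma)(o)\rangle=-\langle e,p\,(u^\tau\sigma)(o)\rangle=\langle pe,(u^\tau\sigma)(o)\rangle .$$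
Let $\mathfrak g$ act on functionals by $(a\mu)(\sigma)=-\mu(a\cdot\sigma)$. Then (3) is $\mathfrak g$-equivariant, since $(au)^\tau=-u^\tau a$. As $\mathfrak g_{-1}$ acts by constant multiples of the $\partial_i$ in the flat trivialisation, (3) identifies $M(E^*)$ with the space of *all finite-order linear functionals on jets at $o$ of sections of $\mathcal E$*. For example, $M_{\mathfrak p}(w|0,\dots,0)$ is the set of functionals $f\mapsto(p(\partial)f)(0)$ on germs of sections of $\mathcal E[w]$, $p$ a polynomial.

An equivariant differential operator $A:\mathcal E\to\mathcal F$ gives a $\mathfrak g$-homomorphism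
$$A^T:M(F^*)\to M(E^*),\qquad A^T\mu=\mu\circ A ,$$
and $A^T\ne0$ if $A\neq0$. Conversely, let $B:M(F^*)\to M(E^*)$ be a $\mathfrak g$-homomorphism. Define $(A\sigma)(0)$ by $\langle e,(A\sigma)(0)\rangle=\langle B(1\otimes e),\sigma\rangle$ and extend $A$ to a constant-coefficient operator. As $B$ is $S$-linear, $\langle B\mu,\sigma\rangle=\langle\mu,A\sigma\rangle$ for all $\mu$. Equivariance of $B$ gives
$$\langle\mu,A(a\cdot\sigma)\rangle=-\langle aB\mu,\sigma\rangle=-\langle B(a\mu),\sigma\rangle=-\langle a\mu,A\sigma\rangle=\langle\mu,a\cdot A\sigma\rangle ,$$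
so $A(a\cdot\sigma)$ and $a\cdot A\sigma$ have the same jet at $o$, for all $a\in\mathfrak g$ and all $\sigma$.

Let $\iota:M_n(\mathfrak g)\to M_0(\mathfrak g)$ be the transpose of the long operator of the adjoint pattern; $\iota\ne0$.

## Differentiating a curved analogue at the flat structure

Suppose $D:\mathcal E=V_0\to\mathcal F=V_n$ has a curved analogue $c\mapsto D_c$, and let $c_0$ be the flat structure, so $D_{c_0}=D$. Because the formula is universal,
$$D_{\psi^*c}\,\psi^*=\psi^*D_c\tag{4}$$
for local orientation-preserving diffeomorphisms $\psi$, lifted to spin frames when necessary. We only use local flows $\psi_t$, which have canonical spin lifts that are continuous in $t$ and start at the identity.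

**Step 1. Comparing bundles for different conformal structures.** The operators $D_c$ act between different bundles, so before differentiating we must identify these. Let $A$ be a section of $\mathrm{End}(T)$ near the identity, symmetric for $c_0$. Put $c_A=[g_0(A\cdot,\cdot)]$ with $g_0\in c_0$; this depends only on $c_0$ and $A$. The map $u\mapsto A^{-1/2}u$ takes conformal frames of $c_0$ to conformal frames of $c_A$, since $g_0(AA^{-1/2}y,A^{-1/2}z)=g_0(y,z)$. It commutes with the structure group, and it lifts to spin frames along the path $1+t(A-1)$, $0\le t\le1$. So it induces isomorphisms $\beta_A:\mathcal E_{c_0}\to\mathcal E_{c_A}$, $[u,e]\mapsto[A^{-1/2}u,e]$, and likewise for $\mathcal F$. Put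
$$\mathcal D_A=\beta_A^{-1}D_{c_A}\beta_A:\mathcal E_{c_0}\to\mathcal F_{c_0}.$$
In flat coordinates, with the frame $A^{-1/2}\partial_i$ of $c_A$, the coefficients of $\mathcal D_A$ are smooth functions of finitely many derivatives of $A$, because the formula is universal. Hence for $H\in\Gamma(\mathcal H)$
$$\Phi(H,f)=\tfrac{d}{dt}\Big|_{t=0}\mathcal D_{1+tH}f$$
defines a bilinear differential operator $\Phi:\mathcal H\times V_0\to V_n$.

**Step 2. $\Phi$ is equivariant.** Let $\varphi$ be a local conformal diffeomorphism of $c_0$ in a flow, and $\varphi^*A=(d\varphi)^{-1}A\,d\varphi$. Then $\varphi^*(g_0(A\cdot,\cdot))=(\varphi^*g_0)((\varphi^*A)\cdot,\cdot)$ and $\varphi^*g_0\in c_0$, so $\varphi^*c_A=c_{\varphi^*A}$. Since $(d\varphi)^{-1}A^{-1/2}u=(\varphi^*A)^{-1/2}(d\varphi)^{-1}u$, we have $\varphi^*\beta_A=\beta_{\varphi^*A}\varphi^*$. With (4),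
$$\varphi^*(\mathcal D_Af)=\beta_{\varphi^*A}^{-1}\varphi^*D_{c_A}\beta_Af=\beta_{\varphi^*A}^{-1}D_{c_{\varphi^*A}}\varphi^*\beta_Af=\mathcal D_{\varphi^*A}(\varphi^*f),$$
so $\varphi^*\Phi(H,f)=\Phi(\varphi^*H,\varphi^*f)$. Differentiating along flows of conformal Killing fields and extending complex-linearly,
$$a\cdot\Phi(H,f)=\Phi(a\cdot H,f)+\Phi(H,a\cdot f)\qquad(a\in\mathfrak g).\tag{5}$$

**Step 3. What an arbitrary vector field does.** We want to know $\Phi$ on deformations that come from diffeomorphisms. Let $X$ be any vector field, with local flow $\psi_t$. Write $\psi_t^*c_0=c_{A_t}$ with $\det A_t=1$. Then $A_t=1+t\,KX+O(t^2)$, where $KX$ is the trace-free part of $g_0^{-1}L_Xg_0$; in flat coordinates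
$$(KX)_{ij}=\partial_iX_j+\partial_jX_i-\tfrac2n(\operatorname{div}X)\,\delta_{ij}.$$
This is the conformal Killing operator $K:T\to\mathcal H$. Put
$$\mathcal L_Xf=\tfrac{d}{dt}\Big|_{t=0}\beta_{A_t}^{-1}\psi_t^*f .$$
To compute it, write $f(\psi_t(x))=[\partial,f(\psi_t(x))]$ in the flat frame. Then $\beta_{A_t}^{-1}\psi_t^*f$ at $x$ is represented by the frame
$$A_t^{1/2}(d\psi_t)^{-1}\partial=\partial\cdot\big(1+t(\tfrac12KX-\partial X)+O(t^2)\big)$$
and the value $f(\psi_t(x))$. The symmetric trace-free part of the matrix $\partial X$ is $\frac12KX$, so $\frac12KX-\partial X=-\mathrm{pr}_{\mathfrak{co}(n)}\partial X$. Moving this group element to the value,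
$$\mathcal L_Xf=X^i\partial_if-E\big(\mathrm{pr}_{\mathfrak{co}(n)}\partial X\big)f .\tag{6}$$
So $\mathcal L$ is a bilinear differential operator in $(X,f)$. On $\mathcal E[w]$ it is $X\cdot\partial f-\frac wn(\operatorname{div}X)f$.

Both $K$ and $\mathcal L$ are $\mathfrak g$-equivariant. Let $\varphi$ be conformal for $c_0$. The flow of $\varphi^*X$ is $\varphi^{-1}\psi_t\varphi$, and $(\varphi^{-1}\psi_t\varphi)^*c_0=\varphi^*\psi_t^*c_0=c_{\varphi^*A_t}$ with $\det\varphi^*A_t=1$. Hence $K\varphi^*X=\varphi^*KX$. Also $\varphi^*\beta_{A_t}^{-1}\psi_t^*f=\beta_{\varphi^*A_t}^{-1}(\varphi^{-1}\psi_t\varphi)^*\varphi^*f$, which gives $\varphi^*\mathcal L_Xf=\mathcal L_{\varphi^*X}\varphi^*f$. For $X=\zeta_a$ we have $A_t=1$, so $K\zeta_a=0$ and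
$$\mathcal L_{\zeta_a}f=L_{\zeta_a}f=-a\cdot f.\tag{7}$$

**Step 4. The key identity.** By (4), $\mathcal D_{A_t}\big(\beta_{A_t}^{-1}\psi_t^*f\big)=\beta_{A_t}^{-1}\psi_t^*Df$. Differentiating at $t=0$ gives $\Phi(KX,f)+D(\mathcal L_Xf)=\mathcal L_X(Df)$, that is,
$$\Phi(KX,f)=\mathcal L_X(Df)-D(\mathcal L_Xf).\tag{8}$$
It is bilinear in $(X,f)$, hence holds for complex $X,f$.

**Step 5. Flat solutions.** For $v\in\mathbb V$ let $f_v$ be the section of $V_0$ given by $\mathbb V\hookrightarrow\Gamma(V_0)$, so $f_{av}=a\cdot f_v$. The $w$ for which $f_w$ has zero jet at $o$ form a proper submodule of $\mathbb V$. Hence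
$$f_w\ \text{has non-zero jet at } o\ \text{for } w\ne0.\tag{9}$$
Next, we claim that $Df_v$ has zero jet at $o$. The map $M_n(\mathbb V)\to\mathbb V^*$, $\mu\mapsto(v\mapsto\langle\mu,Df_v\rangle)$, is a $\mathfrak g$-map, because $\langle a\mu,Df_v\rangle=-\langle\mu,a\cdot Df_v\rangle=-\langle\mu,Df_{av}\rangle$. By Lemma 1(a) below, whose proof is pure algebra, its source is simple and infinite dimensional. Its target is finite dimensional, so it is zero. As $M_n(\mathbb V)$ is the space of all functionals on jets, the claim follows, and (8) gives, on jets at $o$,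
$$\Phi(KX,f_v)=-D(\mathcal L_Xf_v).\tag{10}$$

## The trivial and the standard representation, by hand

For trivial $\mathbb V$, $D=\Delta^m$ on functions, and the only flat solutions are constants. Then $\mathcal L_X1=0$, and (10) says $\Phi(KX,1)=0$. There is no contradiction here, and there must not be one.

Now let $\mathbb V=\mathbb C^{n+2}$, so $V_0=\mathcal E[1]$, $V_n=\mathcal E[-n-1]$. An invariant operator between them has constant coefficients (translations), order $n+2$ (the dilation field), and a rotation-invariant symbol. So $D=\Delta^{m+1}$ after scaling. The flat solutions are spanned by $1,x_1,\dots,x_n,|x|^2$. Indeed $L_{X_b}f=X_b\cdot\partial f-2(b\cdot x)f$ on $\mathcal E[1]$, so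
$$L_{X_b}1=-2\,b\cdot x,\qquad L_{X_b}x_i=-b_i|x|^2,\qquad L_{X_b}|x|^2=0 .$$
The span is $\mathfrak g$-stable. It is irreducible, since repeated derivatives carry any non-zero element to a non-zero constant, and $1$ generates everything.

Suppose $D$ has a curved analogue, and consider the functionals $H\mapsto\Phi(H,f)(0)$ for $f=x_i$ and $f=|x|^2$.

**Shape.** Apply (5) with the field $x\cdot\partial$. On $\mathcal H$ it acts by $H\mapsto x\cdot\partial H$. On $f$ homogeneous of degree $d$ in $\mathcal E[1]$ it acts by $d-1$. On the value at $0$ of a section of $\mathcal E[-n-1]$ it acts by $n+1$. So only the part of $H$ that is homogeneous of degree $n+2-d$ contributes. By rotation equivariance the symbols are $SO(n)$-equivariant polynomials in $\xi$, determined by an $SO(n-1)$-invariant at one $\xi$. Under $SO(n-1)$, $n-1\ge3$, we have $S^2_0\mathbb C^n=\mathbb C\oplus\mathbb C^{n-1}\oplus S^2_0\mathbb C^{n-1}$ and $\mathbb C^n=\mathbb C\oplus\mathbb C^{n-1}$. So there is one scalar possibility and there are two vector ones: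
$$\Phi(H,|x|^2)(0)=\kappa\,\Delta^{m-1}\partial^j\partial^kH_{jk}(0),\qquad \Phi(H,x_i)(0)=\alpha\,\Delta^m\partial^jH_{ij}(0)+\beta\,\Delta^{m-1}\partial_i\partial^j\partial^kH_{jk}(0).$$

**Coefficients.** We use $\partial^j(KX)_{ij}=\Delta X_i+(1-\frac2n)\partial_i\operatorname{div}X$ and $\partial^i\partial^j(KX)_{ij}=\frac{2(n-1)}n\Delta\operatorname{div}X$. At $x=0$ one has $\Delta^k(x_ih)=2k\,\Delta^{k-1}\partial_ih$ and $\Delta^k(|x|^2h)=2k(n+2k-2)\Delta^{k-1}h$. With $k=m+1$, so $2k=n+2$, (10) at the origin gives
$$\Phi(KX,x_i)(0)=-\Delta^{m+1}\big(X_i-\tfrac1nx_i\operatorname{div}X\big)(0)=\big[-\Delta^{m+1}X_i+\tfrac{n+2}n\Delta^m\partial_i\operatorname{div}X\big](0),$$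
$$\Phi(KX,|x|^2)(0)=-\Delta^{m+1}\big(2x\cdot X-\tfrac1n|x|^2\operatorname{div}X\big)(0)=-\big[2(n+2)-\tfrac1n(n+2)(2n)\big]\Delta^m\operatorname{div}X(0)=0 .$$
Hence $\kappa=0$. Taking $X$ divergence-free, for instance $X=x_3^{n+2}e_2$ with $i=2$, gives $\alpha=-1$. The divergence terms then give $-(1-\frac2n)+\beta\frac{2(n-1)}n=\frac{n+2}n$, i.e. $\beta=\frac n{n-1}$. So $\Phi(H,x_i)(0)=\Theta_i(H)(0)$ with
$$\Theta_i(H)=-\Delta^m\partial^jH_{ij}+\tfrac n{n-1}\Delta^{m-1}\partial_i\partial^j\partial^kH_{jk}.$$

**Contradiction.** Equation (5) for $X_b$, evaluated at $0$ where $X_b$ and $\operatorname{div}X_b$ vanish, reads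
$$0=\Phi(L_{X_b}H,x_i)(0)+\Phi(H,L_{X_b}x_i)(0)=\Theta_i(L_{X_b}H)(0)-b_i\,\Phi(H,|x|^2)(0)=\Theta_i(L_{X_b}H)(0).$$
So $\Theta$ would be an invariant operator $\mathcal H\to T^*[-n]$. Test this on $b=e_1$, $i=2$, $H=x_3^n\eta$, where $\eta$ is the matrix exchanging $e_1,e_2$ and killing the other $e_k$. By (1), $\partial X_b=2x_1\cdot1+\omega$ with $\omega_{ik}=2(x_i\delta_{1k}-\delta_{1i}x_k)$. So $L_{X_b}H=X_b\cdot\partial H+[H,\omega]$. Here $X_b\cdot\partial x_3^n=2n\,x_1x_3^n$, and the entries of the symmetric matrix $L_{X_b}H=:J$ are
$$J_{11}=4x_2x_3^n,\quad J_{22}=-4x_2x_3^n,\quad J_{12}=2n\,x_1x_3^n,\quad J_{2k}=-2x_kx_3^n\ (k\ge3),$$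
all others (apart from symmetry) being $0$. Its divergence has second component
$$\big(2n-4-2(n+1)-2(n-3)\big)x_3^n=-2n\,x_3^n ,$$
and all other components vanish. Hence $\partial^j\partial^kJ_{jk}=0$, and $\Theta_2(J)(0)=2n\,\Delta^mx_3^n=2n\cdot n!\neq0$, a contradiction. So $\Delta^{m+1}:\mathcal E[1]\to\mathcal E[-n-1]$ has no curved analogue. For $n=4$ this is $\Delta^3:\mathcal E[1]\to\mathcal E[-5]$.

## Linearised Weyl terms, and a copy of $M_n(\mathfrak g)$ that does not see them

In the computation we *determined* $\Phi(\cdot,f_v)(0)$ from its values on the image of $K$ and then tested invariance. This stops working for general $\mathbb V$, because (10) says nothing about $\Phi$ off the image of $K$. Let $C(H)_{ikjl}$ be the derivative at $t=0$ of the Weyl tensor of $g_0(1+tH)$, $g_0$ the flat metric. Pull-backs of the flat structure are flat, so $C(KX)=0$. Take $\mathbb V=\mathfrak g$, $V_0=T$, so that $D$ has order $n+2$. To a candidate for $\Phi$ we may add any multiple of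
$$(H,f)\mapsto\Delta^{m-1}\big(\partial^k\partial^lC(H)_{ikjl}\big)f^j .$$
This changes neither (10) nor equivariance under translations, rotations and dilations. The term is not zero. For divergence-free $H$ the linearised curvature is $\frac12(\partial_k\partial_jH_{il}+\partial_i\partial_lH_{kj}-\partial_i\partial_jH_{kl}-\partial_k\partial_lH_{ij})$, its Ricci contraction is $-\frac12\Delta H_{ij}$ and its scalar curvature is $0$. Hence
$$\partial^k\partial^lC(H)_{ikjl}=-\tfrac12\Delta^2H_{ij}+\tfrac1{n-2}\cdot\tfrac12\Delta^2H_{ij}=-\tfrac{n-3}{2(n-2)}\Delta^2H_{ij},$$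
and for $H=x_3^{n+2}\eta$, with $\eta$ as above, applying $\Delta^{m-1}$ gives a non-zero multiple of $(n+2)!\,\eta$. So $\Phi$ contains coefficients about which (10) is silent, and their number grows with $\mathbb V$.

What saved us by hand was that a certain combination of the functionals $H\mapsto\Phi(H,f_v)(0)$ formed an invariant operator $\mathcal H\to T^*[-n]$ whose composition with $K$ was non-zero. If we can find such a combination for every $\mathbb V$, then it does not matter what $\Phi$ is, provided there is *no* non-zero invariant operator $\mathcal H\to T^*[-n]$ at all. To look for it, dualise. Define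
$$q:M_0(\mathbb V)\otimes\mathbb V\to M_0(\mathfrak g),\qquad\langle q(\mu\otimes v),X\rangle=\langle\mu,\mathcal L_Xf_v\rangle,$$
$$\Phi^T:M_n(\mathbb V)\otimes\mathbb V\to M_1(\mathfrak g),\qquad\langle\Phi^T(\mu\otimes v),H\rangle=\langle\mu,\Phi(H,f_v)\rangle .$$
The right-hand sides are finite-order functionals of the jets of $X$ and $H$ at $o$. Both maps are $\mathfrak g$-homomorphisms. For $q$,
$$\langle a\,q(\mu\otimes v),X\rangle=-\langle\mu,\mathcal L_{a\cdot X}f_v\rangle=-\langle\mu,a\cdot\mathcal L_Xf_v-\mathcal L_Xf_{av}\rangle=\langle q(a\mu\otimes v+\mu\otimes av),X\rangle ,$$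
and the same lines with (5) prove it for $\Phi^T$. Pairing (10) with $\mu\in M_n(\mathbb V)$,
$$K^T\circ\Phi^T=-\,q\circ(D^T\otimes1)\qquad\text{on }M_n(\mathbb V)\otimes\mathbb V,\tag{11}$$
with $K^T:M_1(\mathfrak g)\to M_0(\mathfrak g)$ the transpose of $K$. We want a homomorphism $j:M_n(\mathfrak g)\to M_n(\mathbb V)\otimes\mathbb V$ with $q(D^T\otimes1)j\ne0$. Searching for it directly in the bottom module is awkward. The idea is to start at the top: $M_0(\mathfrak g)$ has dominant highest weight, so it can be lifted through the surjection $q$. We then restrict the lift along $\iota$, and show by a torsion argument that the restriction falls into $D^TM_n(\mathbb V)\otimes\mathbb V$.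

## A simple module at the bottom, a projective one at the top

**Lemma 1.** (a) $M_n(\mathbb V)$ is simple and infinite dimensional. (b) $D^T:M_n(\mathbb V)\to M_0(\mathbb V)$ is injective, and there is $0\ne d\in S$ with $d\,M_0(\mathbb V)\subset D^T(M_n(\mathbb V))$.

*Proof.* (a) Let $\mu$ be the highest weight of a composition factor. Then $\mu$ is $\mathfrak p$-dominant, $\mu+\rho\in Wa$, and $\mu_1\le\lambda^n_1$ because $\mathfrak g_{-1}$ lowers the first coordinate. So the first entry of $\mu+\rho$ is $\le-a_1$. Entries of elements of $Wa$ have absolute value $\le a_1$, with equality only for $\pm a_1$; so the first entry is $-a_1$. The remaining entries are a permutation of $a_2,\dots,a_{m+1}$ with an odd number of sign changes. Dominance for $\mathfrak{so}(n)$, after the $\rho$-shift, requires them to be strictly decreasing with the last absolute value strictly smaller than the preceding entry. Since $a_2>\dots>a_m>|a_{m+1}|$, the only such arrangement is $(a_2,\dots,a_m,-a_{m+1})$. Hence $\mu=\lambda^n$ by (2). The weight space of $\lambda^n$ in $M_n(\mathbb V)$ is one-dimensional,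 so there is exactly one composition factor. The module is infinite dimensional, being free of positive rank over $S$.

(b) $D\ne0$, so $D^T\neq 0$, and a non-zero map on a simple module is injective. It is $S$-linear. By (2) the fibres have $\mathfrak{so}(n)$-highest weights $(\lambda_2,\dots,\lambda_m,\pm\lambda_{m+1})$, which are exchanged by the outer automorphism and so have equal dimension. Thus $D^T$ is an injective map of free $S$-modules of equal finite rank, given by a square matrix with determinant $d\ne0$. Multiplying by the adjugate matrix shows $d\,M_0(\mathbb V)\subset D^T(M_n(\mathbb V))$. $\square$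

**Lemma 2.** Every surjection $q:Q\to M_0(\mathfrak g)$ with $Q\in\mathcal O^{\mathfrak p}$ splits.

*Proof.* Let $x_0$ be the highest weight vector of $M_0(\mathfrak g)=M_{\mathfrak p}(\theta)$. Since $M_0(\mathfrak g)$ lies in the $\chi_\theta$-component, we can choose $x\in Q$ of weight $\theta$, in the generalised $\chi_\theta$-component, with $q(x)=x_0$. Suppose $\mathfrak n^+x\ne0$. The space $U(\mathfrak n^+)\mathfrak n^+x$ is finite dimensional and non-zero, so a vector of maximal weight in it is killed by $\mathfrak n^+$. Its weight $\nu$ satisfies $\nu>\theta$, and $\chi_\nu=\chi_\theta$, so $\nu+\rho\in W(\theta+\rho)$. As $\theta+\rho$ is dominant, fact 3 gives $\nu\le\theta$, a contradiction. So $\mathfrak n^+x=0$.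

In particular $\mathfrak g_1$ kills $x$, hence also $U(\mathfrak g_0)x$, so $U(\mathfrak p)x=U(\mathfrak g_0)x$. It is finite dimensional and generated by a highest weight vector, hence isomorphic to $F_\theta$. So $U(\mathfrak g)x$ is a quotient of $M_{\mathfrak p}(\theta)$, and we get $s:M_0(\mathfrak g)\to Q$ with $s(x_0)=x$. As $qs(x_0)=x_0$ and $x_0$ generates, $qs=\mathrm{id}$. $\square$

## There is no invariant operator $S^2_0T^*[2]\to T^*[-n]$

We first treat the trivial pattern by a direct computation, and then move the result to the adjoint pattern.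

**Lemma 3.** $\mathrm{Hom}_{\mathfrak g}(M_n(\mathbb C),M_1(\mathbb C))=0$.

*Proof.* Let $A_0:\Lambda^1\to\Lambda^n$ be the constant-coefficient operator defined by such a homomorphism. The generators have $Z$-weights $-n$ and $-1$, so $A_0$ is homogeneous of order $n-1$. By rotation equivariance its symbol is an $SO(n)$-equivariant vector-valued polynomial in $\xi$. Its value at $\xi$ is fixed by the stabiliser $SO(n-1)$ of $\xi$ and, as $n-1\ge3$, is a multiple of $\xi$. By homogeneity and transitivity on spheres it is $c|\xi|^{n-2}\xi$. So, absorbing constants in $c$, $A_0\omega=c\,\Delta^{m-1}(\partial^i\omega_i)\,\mathrm{vol}$.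

Let $X=X_b$ with $|b|=1$. Since $L_X(h\,\mathrm{vol})=(X\cdot\partial h+h\operatorname{div}X)\mathrm{vol}$ vanishes at $0$, invariance gives $A_0(L_X\omega)(0)=(L_XA_0\omega)(0)=0$ for all $\omega$. Take $\omega_i=|x|^{n-2}b_i$. By (1), $b_k\partial_iX^k=4(b\cdot x)b_i-2x_i$, and $X\cdot\partial|x|^{n-2}=(n-2)|x|^{n-4}(x\cdot X)=(n-2)|x|^{n-2}(b\cdot x)$. So
$$(L_X\omega)_i=X^k\partial_k\omega_i+\omega_k\partial_iX^k=|x|^{n-2}\big[(n+2)(b\cdot x)b_i-2x_i\big].$$
Its divergence is
$$(n-2)|x|^{n-4}\big[(n+2)(b\cdot x)^2-2|x|^2\big]+|x|^{n-2}\big[(n+2)-2n\big]=(n-2)\big[(n+2)|x|^{n-4}(b\cdot x)^2-3|x|^{n-2}\big].$$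
Write $(b\cdot x)^2=Y+|x|^2/n$ with $Y$ harmonic of degree $2$. Since $\Delta(|x|^{2j}Y)=2j(2j+n+2)|x|^{2j-2}Y$, we get $\Delta^{m-1}(|x|^{2(m-2)}Y)=0$. With $n-4=2(m-2)$ and $\frac{n+2}n-3=\frac{2-2n}n$,
$$\Delta^{m-1}\partial^i(L_X\omega)_i=(n-2)\,\tfrac{2-2n}n\,\Delta^{m-1}|x|^{2(m-1)}=(n-2)\,\tfrac{2-2n}n\prod_{j=1}^{m-1}2j(2j+n-2)\ne0 .$$
So $c=0$. (For $n=4$ the number is $2\cdot(-\frac32)\cdot8=-24$; directly, $\Delta\big(12(b\cdot x)^2-6|x|^2\big)=24-48$.) $\square$

**Lemma 4.** $\mathrm{Hom}_{\mathfrak g}(M_n(\mathfrak g),M_1(\mathfrak g))=0$.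

*Proof.* Let $A\ne0$ be such a homomorphism. It is injective by Lemma 1(a). Let $\mathcal T=\mathrm{pr}_0(\,\cdot\otimes\mathfrak g)$, where $\mathrm{pr}_0$ is the projection to the generalised infinitesimal character of the trivial module. By fact 2, $\mathcal T$ is exact. We compute it on both modules.

By fact 4, $M_{\mathfrak p}(\mu)\otimes\mathfrak g$ is filtered by modules $M_{\mathfrak p}(\mu+\gamma)$, $\gamma$ a weight of $\mathfrak g$, each at most as often as the multiplicity of $\gamma$. Let $\mu+\rho=w(\theta+\rho)$. A subquotient survives $\mathrm{pr}_0$ iff $\theta+\rho+\gamma'\in W\rho$, where $\gamma'=w^{-1}\gamma$ is $0$ or $\pm\varepsilon_i\pm\varepsilon_j$ with $i\ne j$. Now $\theta+\rho=(m+1,m,m-2,\dots,0)$, while elements of $W\rho$ have entries of absolute values $m,m-1,\dots,0$, each once. So the entry $m+1$ must drop to $m$. Then the second entry $m$ must change, since the value $m$ is taken, and it can only become $m-1$. Hence $\gamma'=-\varepsilon_1-\varepsilon_2=-\theta$ and $\gamma=-w\theta$, a weight of multiplicity one.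

For $M_n(\mathfrak g)$: $\mu+\rho=(-(m+1)|m,m-2,\dots,0)$, so $w$ changes the signs of the first and last coordinates. Since $m+1\ge3$, $w\theta=-\varepsilon_1+\varepsilon_2$ and $\mu+\gamma=(-n|0,\dots,0)$. This subquotient does occur, as the trivial summand of $\mathbb C^n\otimes\mathbb C^n$ in $F_\mu\otimes\mathfrak g_1$. So $\mathcal TM_n(\mathfrak g)=M_n(\mathbb C)$.

For $M_1(\mathfrak g)$: $\mu+\rho=(m|m+1,m-2,\dots,0)$, so $w$ exchanges $\varepsilon_1$ and $\varepsilon_2$, $\gamma=-\theta$ and $\mu+\gamma=(-1|1,0,\dots,0)$. It occurs, as the summand $\mathbb C^n$ (contraction) of $S^2_0\mathbb C^n\otimes\mathbb C^n=F_\mu\otimes\mathfrak g_{-1}$. So $\mathcal TM_1(\mathfrak g)=M_1(\mathbb C)$.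

By exactness $\mathcal T(A)$ is an injection $M_n(\mathbb C)\to M_1(\mathbb C)$, which contradicts Lemma 3. $\square$

## Lifting, torsion and the contradiction: proof of Theorem A

Let $\mathbb V$ be non-trivial and suppose $D$ has a curved analogue. Then we have $\Phi$ and the identity (11).

**Step 1. $q$ is surjective.** This is the only place where $\mathbb V\not\cong\mathbb C$ is used. Let $\varepsilon:M_0(\mathfrak g)\to\mathfrak g^*$, $\varepsilon(\mu)(a)=\langle\mu,\zeta_a\rangle$. It is a $\mathfrak g$-map, as $\langle b\mu,\zeta_a\rangle=-\langle\mu,\zeta_{[b,a]}\rangle$. It is non-zero, since not all $\zeta_a$ vanish at $o$. It maps onto the irreducible module $\mathfrak g^*$. As $M_0(\mathfrak g)$ is a highest weight module, $\ker\varepsilon$ is its unique maximal submodule. By (7),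
$$\varepsilon(q(\mu\otimes v))(a)=\langle\mu,\mathcal L_{\zeta_a}f_v\rangle=-\langle\mu,f_{av}\rangle .$$
Since $\mathbb V$ is non-trivial, $av\ne0$ for some $a,v$. By (9) $f_{av}$ has non-zero jet at $o$, so some $\mu\in M_0(\mathbb V)$ gives a non-zero value. Thus $\mathrm{im}\,q$ is a submodule not contained in the unique maximal submodule, i.e. $q$ is onto.

**Step 2. Lifting $M_0(\mathfrak g)$ through $q$.** The module $M_0(\mathbb V)\otimes\mathbb V$ lies in $\mathcal O^{\mathfrak p}$. By Lemma 2 there is a homomorphism $s:M_0(\mathfrak g)\to M_0(\mathbb V)\otimes\mathbb V$ with $qs=\mathrm{id}$.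

**Step 3. $s\iota$ factors through $M_n(\mathbb V)\otimes\mathbb V$.** Equation (11) lives on $M_n(\mathbb V)\otimes\mathbb V$, so we must push the lift down. Let $C=M_0(\mathbb V)/D^TM_n(\mathbb V)$. By Lemma 1(b), $dC=0$ for some $0\ne d\in S$. Since $\mathfrak g_{-1}$ acts nilpotently on $\mathbb V$, there is a filtration $\mathbb V=\mathbb V^0\supset\mathbb V^1\supset\dots\supset\mathbb V^N=0$ with $\mathfrak g_{-1}\mathbb V^i\subset\mathbb V^{i+1}$. So $C\otimes\mathbb V$, with the diagonal action, is filtered by the $S$-submodules $C\otimes\mathbb V^i$. On $C\otimes(\mathbb V^i/\mathbb V^{i+1})$ the algebra $\mathfrak g_{-1}$ acts through the first factor only, so this is a direct sum of copies of $C$ and is killed by $d$. Hence $d^N(C\otimes\mathbb V)=0$.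

A non-zero homomorphism $M_n(\mathfrak g)\to C\otimes\mathbb V$ would be injective by Lemma 1(a). But $d^N$ acts injectively on the non-zero free $S$-module $M_n(\mathfrak g)$ and by zero on $C\otimes\mathbb V$, so there is none. In particular the composite
$$M_n(\mathfrak g)\xrightarrow{\ \iota\ }M_0(\mathfrak g)\xrightarrow{\ s\ }M_0(\mathbb V)\otimes\mathbb V\longrightarrow C\otimes\mathbb V$$
is zero. So the image of $s\iota$ lies in $D^TM_n(\mathbb V)\otimes\mathbb V$. As $D^T\otimes1$ is injective, there is a $\mathfrak g$-map $j:M_n(\mathfrak g)\to M_n(\mathbb V)\otimes\mathbb V$ with $(D^T\otimes1)j=s\iota$.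

**Step 4. Contradiction.** By (11),
$$K^T\circ(\Phi^Tj)=-q(D^T\otimes1)j=-qs\iota=-\iota\ne0 .$$
So $\Phi^Tj:M_n(\mathfrak g)\to M_1(\mathfrak g)$ is a non-zero homomorphism, contradicting Lemma 4. This proves Theorem A. $\blacksquare$

## First-order extensions, the complete list, and coupled Laplacian powers

**Theorem B.** Let $n\ge4$ be even and $D:V_0\to V_n$ the long operator of the pattern of $\mathbb V$. Call a $\mathfrak g$-equivariant bilinear differential operator $\Phi:\mathcal H\times V_0\to V_n$ on the flat model satisfying (8) for all $X,f$ a *first-order extension* of $D$. It exists if and only if $\mathbb V$ is trivial.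

*Proof.* From (8) on, the argument used about $\Phi$ only (8) and the equivariance (5). So none exists if $\mathbb V\not\cong\mathbb C$. If $\mathbb V=\mathbb C$, the derivative of the curved $\Delta^{n/2}$, constructed as above, is one. $\square$

For non-trivial $\mathbb V$ there are two consequences.

**Consequence 1.** There is no natural formula $g\mapsto D_g$ reducing to $D$ whose conformal invariance holds merely up to terms vanishing to second order at conformally flat metrics; and smooth instead of polynomial dependence on finite jets does not help.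

*Proof.* Here the assumption is that $D_{\Omega^2g}-D_g$ vanishes at conformally flat metrics and is $O(t^2)$ along smooth curves $g_t$ that start at one. Put $g_A=g_0(A\cdot,\cdot)$, $\mathcal D_A=\beta_A^{-1}D_{g_A}\beta_A$ and $\Phi(H,f)=\frac d{dt}|_0\mathcal D_{1+tH}f$; this does not depend on the choice of $g_0\in c_0$. For $\varphi$ conformal, $\varphi^*g_{1+tH}$ and $g_{1+t\varphi^*H}$ are conformally related, so their operators differ by $O(t^2)$, and $\Phi$ is equivariant. The metrics $\psi_t^*g_0$ and $g_{A_t}$ are conformally related and conformally flat, so their operators agree, and (8) follows as before. The construction of $\Phi$ used only smooth dependence on finite jets. Theorem B applies. $\square$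

**Consequence 2.** Every natural conformally invariant linear operator $V_0\to V_n$ vanishes on conformally flat structures.

*Proof.* Its flat restriction is $kD$ by uniqueness of the long operator. If $k\ne0$, dividing by $k$ would give a curved analogue of $D$. $\square$

**Theorem C.** Let $n\ge4$ be even. A flat invariant operator of the classification admits a curved analogue if and only if it is not the long operator of a non-trivial $\mathbb V$.

*Proof.* It is a known fact, taken as given, that on even-dimensional conformal manifolds every flat invariant operator of the classification except the long operators has a curved analogue, and that $\Delta^{n/2}:\Lambda^0\to\Lambda^n$ has one. Theorem A is the rest. $\square$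

For a $G$-module $\mathbb W$, the *tractor bundle* $\mathcal W$ is the bundle with its tractor connection which on the flat model is $G\times_P\mathbb W$, canonically trivialised as $S^n\times\mathbb W$ by a flat connection. For $\mathbb W=\mathbb C^{n+2}$ this is the standard tractor bundle.

**Corollary D.** Let $\mathbb W$ be a non-trivial irreducible $G$-module with tractor bundle $\mathcal W$. There is no natural conformally invariant operator $\Xi:\mathcal W\to\mathcal W\otimes\Lambda^n$ which on conformally flat structures is $\Delta^{n/2}$ coupled to the flat tractor connection.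

*Proof.* We use one result of Čap–Slovák–Souček: for every such $\mathbb W$ there is a natural conformally invariant differential operator $L:V_0(\mathbb W)\to\mathcal W$ that splits the projection $\mathcal W\to V_0(\mathbb W)$. Let $L'$ be the one for $\mathbb W^*$, and let $L_*:\mathcal W\otimes\Lambda^n\to V_0(\mathbb W^*)^*\otimes\Lambda^n$ be the formal adjoint of $L'$. Suppose $\Xi$ exists; we study $L_*\circ\Xi\circ L$.

**Step 1. The target is $V_n(\mathbb W)$.** Let $\lambda$ be the highest weight of $\mathbb W^*$. The dual fibre of $V_0(\mathbb W^*)$ has as highest weight that of $\mathbb W$, which is $\lambda$ with the sign of $\lambda_{m+1}$ changed iff $m$ is even. The dual fibre of the target is the dual of this $\mathfrak g_0$-module, shifted by $-n$. Dualising reverses the first entry and, over $\mathfrak{so}(2m)$, changes the last sign iff $m$ is odd. In either case exactly one sign change happens at the last entry, and the label is $(-\lambda_1-n|\lambda_2,\dots,\lambda_m,-\lambda_{m+1})=\lambda^n$.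

**Step 2. $L$ on the flat model.** The functionals on jets of $\mathcal W$ form $M_0(\mathbb C)\otimes\mathbb W^*$. Its $\chi_\lambda$-component is filtered by $M_{\mathfrak p}(\nu)$ with $\nu$ a weight of $\mathbb W^*$ and $|\nu+\rho|=|\lambda+\rho|$. For weights of $\mathbb W^*$ this forces $\nu=\lambda$, which occurs once. So the component is $M_{\mathfrak p}(\lambda)=M_0(\mathbb W)$. As $\mathrm{End}\,M_{\mathfrak p}(\lambda)=\mathbb C$, the map $L^T\ne0$ is the projection onto this component up to a non-zero factor.

**Step 3. $L_*$ on the flat model.** Write $(-n|0,\dots,0)+\rho=(-m|m-1,\dots,0)=w\rho$, where $w$ changes the signs of the first and last coordinates. The $\chi_\lambda$-component of $M_n(\mathbb C)\otimes\mathbb W^*$ is filtered by modules with highest weight plus $\rho$ equal to $w\rho+\gamma$, $\gamma$ a weight of $\mathbb W^*$, $|\rho+w^{-1}\gamma|=|\lambda+\rho|$. So $w^{-1}\gamma=\lambda$, and since $w(\lambda+\rho)=\lambda^n+\rho$, the component is zero or $M_{\mathfrak p}(\lambda^n)=M_n(\mathbb W)$. The map $L_*^T:M_n(\mathbb W)\to M_n(\mathbb C)\otimes\mathbb W^*$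 is non-zero and $M_n(\mathbb W)$ is simple, so $L_*^T$ is an isomorphism onto this component.

**Step 4. The composite is non-zero.** On the flat model the transpose of $\Xi$ is $(\Delta^{n/2})^T\otimes1$, which is injective by Lemma 1 and respects $\chi_\lambda$-components. By Steps 2 and 3, $L^T\circ((\Delta^{n/2})^T\otimes1)\circ L_*^T\ne0$. Hence $L_*\circ\Xi\circ L:V_0(\mathbb W)\to V_n(\mathbb W)$ is natural, conformally invariant, and non-zero on flat structures. This contradicts Consequence 2. $\square$
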